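\title{Self-attracting self-avoiding walks have the free energy of polygons}

\begin{abstract}
Weight each self-avoiding walk and each self-avoiding polygon on $\mathbb{Z}^d$, $d\ge 2$, by $e^{\gamma J}$, where $J$ is the number of nearest-neighbor contacts. We prove that for every real $\gamma$ the free energies of walks and of polygons exist and are equal; this includes the attractive case $\gamma>0$ in dimension three. Rescaled walks are Lipschitz curves, so by compactness it suffices to treat walks that stay close to one curve. Using the rectifiability of that curve, we cut such a walk into boundedly many strands, grouped into clusters that do not touch one another. A reversible surgery based on backbite moves closes each cluster, or two copies of it, into a single polygon at small exponential cost.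
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{Walks, polygons and contacts}

Fix $d\ge 2$ and let $e_1,\dots,e_d$ be the unit coordinate vectors of $\mathbb{Z}^d$. An \emph{$n$-step self-avoiding walk} is a sequence $w=(w_0,\dots,w_n)$ of distinct points of $\mathbb{Z}^d$ with $w_0=0$ and $|w_{i+1}-w_i|=1$ for all $i$. A \emph{contact} of $w$ is a pair of lattice neighbors on $w$ that are not consecutive along $w$, so the number of contacts is
\[
J(w)=\#\{0\le i<j\le n:\ j-i\ge 2,\ |w_i-w_j|=1\}.
\]
An \emph{$n$-edge self-avoiding polygon} ($n\ge4$ even) is a cycle with $n$ vertices in the graph $\mathbb{Z}^d$, and $J(P)$ is the number of pairs of lattice-neighboring vertices of $P$ that are not joined by an edge of $P$. For $\gamma\in\mathbb{R}$ put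
\[
Z_n^{\mathrm{SAW}}(\gamma)=\sum_{w}e^{\gamma J(w)},\qquad
Z_n^{\mathrm{SAP}}(\gamma)=\sum_{P}e^{\gamma J(P)},
\]
where the first sum runs over all $n$-step walks and the second over all $n$-edge polygons counted up to translation. We write $\langle J\rangle_{n,\gamma}$ for the mean of $J$ when each walk (or polygon) has probability proportional to $e^{\gamma J}$.

The number $J$ measures how tightly the object is folded. A straight walk has no contact, while the boundary of a $1\times(n/2-1)$ rectangle has $n/2-2$ contacts. For $\gamma=0$ the partition functions count walks and polygons, $\gamma<0$ penalizes folding, and $\gamma>0$ rewards it. For example, there are $2d(2d-1)^2$ three-step walks, and exactly the $2d(2d-2)$ walks shaped like a U have a contact, so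
$Z_3^{\mathrm{SAW}}(\gamma)=2d(2d-1)^2+2d(2d-2)(e^{\gamma}-1)$.

The \emph{free energies} are the exponential growth rates
\[
f^{\mathrm{SAW}}(\gamma)=\lim_{n\to\infty}\frac1n\log Z_n^{\mathrm{SAW}}(\gamma),\qquad
f^{\mathrm{SAP}}(\gamma)=\lim_{n\to\infty,\ n\ \mathrm{even}}\frac1n\log Z_n^{\mathrm{SAP}}(\gamma),
\]
when these limits exist. For $d=3$ it is known that $f^{\mathrm{SAW}}(\gamma)$ exists for $\gamma\le0$, that $f^{\mathrm{SAP}}(\gamma)$ exists for all $\gamma$, and that the two agree for $\gamma\le 0$. The question studied here is the attractive case: \emph{for $d=3$ and $\gamma>0$, does $f^{\mathrm{SAW}}(\gamma)$ exist, and is it equal to $f^{\mathrm{SAP}}(\gamma)$?} A walk differs from a polygon only in having two free ends, and one expects two vertices out of $n+1$ not to influence an exponential growth rate. This guess is correct, in every dimension $d\ge2$ and for both signs of $\gamma$.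

\begin{theorem}\label{thm:main}
For every $d\ge2$ and every $\gamma\in\mathbb{R}$ the limits $f^{\mathrm{SAW}}(\gamma)$ and $f^{\mathrm{SAP}}(\gamma)$ exist, are finite and are equal. The convergence is locally uniform in $\gamma$, and the common limit $f$ is a convex function of $\gamma$. At every $\gamma$ where $f$ is differentiable, the mean contact densities $\frac1n\langle J\rangle_{n,\gamma}$ of walks and of polygons both converge to $f'(\gamma)$.
\end{theorem}

In particular, for $d=3$ and every $\gamma>0$ the question has a positive answer. The proof is self-contained apart from textbook facts of analysis, which are recalled where they are used.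

\subsection{Why attraction is harder}\label{sec:difficulty}

Cut an $(n+m)$-step walk after $n$ steps. Every contact of either piece is a contact of the walk, so $J(w)\ge J(w')+J(w'')$. For $\gamma\le0$ this gives $Z^{\mathrm{SAW}}_{n+m}\le Z^{\mathrm{SAW}}_nZ^{\mathrm{SAW}}_m$, and the limit exists by subadditivity. For $\gamma>0$ the contacts \emph{between} the pieces increase the weight, and there can be order $n$ of them: the hairpin that makes $j$ steps $e_1$, one step $e_2$ and $j$ steps $-e_1$ has $j$ contacts, although its two straight arms have none. An inequality in the opposite direction would require gluing two arbitrary walks end to end, and this fails when an end is buried, as in Figure~\ref{fig:spiral}(a) below. Polygons do not have this problem. They have no ends, and every polygon exposes an edge in its extreme hyperplane, where it can be glued to another polygon (Section~\ref{sec:polygons}). Opening a polygon produces a walk, which gives the lower bound for walks. The content of Theorem~\ref{thm:main} is the upper bound: walks must be converted into polygons, reversibly, with a change of $o(n)$ in length and in $J$.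

\subsection{Outline of the upper bound}

The basic tool (Section~\ref{sec:surgery}) is a move that raises an endpoint by one unit of height while changing the vertex set by at most one site. Each move costs a bounded factor, so bringing the ends of $k$ strands to a common hyperplane at distance $h$ costs $e^{O(kh)}$. This is affordable in two situations: when the strands fill a region whose diameter is small compared with their length, and when they run from one end of a thin tube to the other, so that each endpoint is close to one of the two ends of the tube.

A general walk is in neither situation, and the hairpin shows that it cannot be cut into independent pieces in \emph{time}. We cut it in \emph{space}. After rescaling by $1/n$ a walk is a $1$-Lipschitz curve, and such curves form a compact set, so it suffices to bound the walks near one curve $\varphi$. Almost every time $t$ is of one of two kinds: either $\varphi'(t)=0$, and near $\varphi(t)$ the curve spends a long time in a small ball with few visits, or $\varphi'(t)\neq0$, and near $\varphi(t)$ all visits of the curve are nearly straight and parallel. A covering theorem selects finitely many disjoint balls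 of these two kinds that carry almost all the time (Section~\ref{sec:curve}). Disjoint balls do not interact, and inside each ball the surgery applies (Section~\ref{sec:near}). Section~\ref{sec:proof} assembles the proof.

\section{Polygons and the lower bound}\label{sec:polygons}

From now on $d\ge2$ and $\gamma\in\mathbb{R}$ are fixed, and $\gamma$ is omitted from the notation. We write $|\cdot|$ for the Euclidean norm (also for cardinality and for Lebesgue measure on $\mathbb{R}$), $y_a$ for the $a$-th coordinate of $y$, and $B(x,r)$ for a closed ball.

The surgery passes through graphs that are neither walks nor polygons, so we define $J$ for all finite subgraphs $F$ of $\mathbb{Z}^d$. For a finite set $V\subset\mathbb{Z}^d$ let $b(V)$ be the number of lattice edges with both ends in $V$; then $b(V)\le d|V|$, since each such edge has the form $\{y,y+e_i\}$ with $y\in V$. Put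
\[
J(F)=b(V(F))-|E(F)| .
\]
This is the number of lattice edges between vertices of $F$ that are not edges of $F$, and it agrees with the definitions above. It satisfies $0\le J(F)\le d|V(F)|$, and $J(F\cup F')=J(F)+J(F')$ when $V(F)$ and $V(F')$ are at distance greater than $1$.

We use Fekete's lemma in the following form: if real numbers $s_j$, $j\ge j_0$, satisfy $s_{i+j}\ge s_i+s_j$, then $s_j/j\to\sup_p s_p/p$. Indeed, for fixed $p\ge j_0$ write $j=qp+t$ with $j_0\le t<j_0+p$; then $s_j\ge qs_p+s_t$, so $\liminf s_j/j\ge s_p/p$.

\begin{proposition}\label{prop:sap}
The limit $f=f^{\mathrm{SAP}}(\gamma)$ exists and is finite, and there is a constant $C_0=C_0(d,\gamma)$ with $Z_\ell^{\mathrm{SAP}}\le C_0e^{f\ell}$ for all even $\ell\ge4$.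
\end{proposition}

\begin{proof}
Let $P_1,P_2$ be polygons with $n$ and $m$ edges, and let $H$ be the largest value of $x_1$ on $P_1$. A vertex $y$ of $P_1$ with $y_1=H$ has two neighbors along $P_1$, and only $y-e_1$ can lie outside the hyperplane $x_1=H$. So $P_1$ has an edge in that hyperplane; let $\{p,p+e_i\}$, $i\ge2$, be the lexicographically first one. In the same way $P_2$ has a first edge, of some direction $j\ge2$, in the hyperplane where $x_1$ is minimal on $P_2$. Exchange the coordinates $i$ and $j$ in $P_2$, which preserves $x_1$ and $J$, and translate so that this edge becomes $\{p+3e_1,p+e_i+3e_1\}$. Call the result $P_2'$; it lies in $x_1\ge H+3$. Delete the two chosen edges and add the segments from $p$ to $p+3e_1$ and from $p+e_i$ to $p+e_i+3e_1$.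

The result is a polygon $P$ with $n+m-2+6=n+m+4$ edges. Its four new vertices are the only vertices in the hyperplanes $x_1=H+1$ and $x_1=H+2$. Hence the lattice edges within $V(P)$ that contain a new vertex are the six edges of the two segments and the two rungs in direction $e_i$ between them, and there is no lattice edge from $P_1$ to $P_2'$. Therefore
\[
J(P)=b(V(P_1))+b(V(P_2'))+8-(n+m+4)=J(P_1)+J(P_2)+4 .
\]
Given $P$, $n$ and $m$, the level $H$ is the only one with exactly $n$ vertices of $P$ in $x_1\le H$. The two vertices at level $H+1$ then determine the deleted edges, hence $P_1$, $i$ and $P_2'$, and $P_2$ is determined up to translation once $j\in\{2,\dots,d\}$ is known. So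
\[
Z_n^{\mathrm{SAP}}Z_m^{\mathrm{SAP}}\le C\,Z_{n+m+4}^{\mathrm{SAP}},\qquad C=(d-1)e^{-4\gamma}.
\]
For even $n\ge8$ let $s_n=\log Z^{\mathrm{SAP}}_{n-4}-\log C$. This is finite, because rectangles of width one give $Z_\ell^{\mathrm{SAP}}>0$ for all even $\ell\ge4$, and the last display says that $s_n+s_m\le s_{n+m}$. There are at most $(2d)^\ell$ polygons with $\ell$ edges and $J\le d\ell$, so $Z_\ell^{\mathrm{SAP}}\le(2d\,e^{d|\gamma|})^\ell$ and $\sup_n s_n/n<\infty$. Fekete's lemma, applied to $j\mapsto s_{2j}$, shows that $s_n/n$ converges to $f:=\sup_n s_n/n$. This is the limit in the statement, and $s_{\ell+4}\le f(\ell+4)$ gives the bound with $C_0=Ce^{4f}$.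
\end{proof}

\begin{lemma}\label{lem:lower}
Let $n\ge4$ and let $n'$ be the even number in $\{n,n+1\}$. Then $Z_n^{\mathrm{SAW}}\ge e^{\gamma}Z_{n'}^{\mathrm{SAP}}$. Consequently $\liminf_n\frac1n\log Z_n^{\mathrm{SAW}}\ge f$.
\end{lemma}

\begin{proof}
Let $P$ have $n'$ edges and let $p$ be its lexicographically smallest vertex. Delete the lexicographically first edge of $P$ at $p$. This leaves an $(n'-1)$-step self-avoiding path from $p$ with $J(P)+1$ contacts, since the deleted edge has become a contact. If $n'=n+1$, translate the path so that it starts at $0$. If $n'=n$, first prepend the vertex $p-e_1$. Its first coordinate is smaller than that of every vertex of $P$, so $p$ is its only neighbor in $P$ and no contact is created. In both cases we obtain an $n$-step walk with $J(P)+1$ contacts, and $P$ is recovered up to translation by removing the first step (if $n'=n$) and joining the two ends.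
\end{proof}

\section{Closing a forest into a polygon}\label{sec:surgery}

A \emph{forest} is a finite subgraph of $\mathbb{Z}^d$ all of whose components are paths; a single vertex counts as a path. The \emph{endpoints} of $F$ form a multiset $\partial F$ in which a vertex $y$ has multiplicity $2-\deg y$, so a forest with $k$ components has $2k$ endpoints. We write paths as $(x\dots y)$.

Throughout this section a coordinate $a$ is fixed and $e=e_a$. The \emph{height} of $y$ is $y_a$, and its \emph{projection} is the point of $\mathbb{Z}^{d-1}$ obtained by dropping the coordinate $a$. A \emph{box} is a product of intervals. For a box $W\subset\mathbb{R}^d$, let $W^{+j}$ be the box obtained by extending each interval by $j$ on both sides.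

\subsection{Raising an endpoint}

A buried endpoint cannot tunnel out through occupied sites, and clearing a channel for it would cut the walk into many pieces. Instead we leave the occupied sites where they are and rewire the path, so that the role of endpoint passes to a higher vertex. Let $v\in\partial F$ and $u=v+e$. Exactly one of the following four cases occurs, and each defines a \emph{move at $v$}, producing a graph $F'$.
\begin{itemize}
\item \emph{Extension:} $u\notin V(F)$. Add the vertex $u$ and the edge $vu$. Put $v'=u$.
\item \emph{Retraction:} $vu\in E(F)$. Then $\deg v=1$. Delete $v$ and the edge $vu$. Put $v'=u$.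
\item \emph{Merger:} $u$ lies in another component than $v$ and $\deg u\le1$. Add the edge $vu$.
\item \emph{Backbite:} $u\in V(F)$, $vu\notin E(F)$, and either $u$ lies in another component and $\deg u=2$, or $u$ lies in the component of $v$. In the first case let $u'$ be the lexicographically first neighbor of $u$ in $F$; in the second let $u'$ be the neighbor of $u$ on the path from $v$ to $u$. Add $vu$ and delete $uu'$. Put $v'=u'$.
\end{itemize}
The \emph{symbol} of a move is its name, together with the vector $u'-u$ in the case of a backbite.

\begin{lemma}\label{lem:move}
For every move the graph $F'$ is a forest, and: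
\begin{itemize}
\item[(i)] After an extension, retraction or backbite, $\partial F'$ is obtained from $\partial F$ by replacing one copy of $v$ by $v'$, and $v'_a\ge v_a+1$. After a merger, $\partial F'$ is obtained by removing one copy of $v$ and one copy of $u$.
\item[(ii)] The only vertex that can be added is $u$ and the only vertex that can be deleted is $v$. Moreover $|J(F')-J(F)|\le 2d-1$, and $J(F')=J(F)$ for a backbite.
\item[(iii)] There are at most $2d+2$ symbols. The vertex $v$ and the symbol determine $v'$; the triple consisting of $v$, the symbol and $F'$ determines $F$.
\end{itemize}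
\end{lemma}

\begin{proof}
For extensions, retractions and mergers, the first sentence and (i) are read off from the definitions: only the degrees of $v$ and $u$ change, each by one. Consider a backbite. Since $uu'\in E(F)$ and $uv\notin E(F)$, we have $u'\neq v$. If $u$ lies in another component $(x\dots u\,u'\dots y)$, that component and the component $(v\dots r)$ of $v$ become $(x\dots u\,v\dots r)$ and $(u'\dots y)$. If the component of $v$ is $(v\dots u'\,u\dots r)$, possibly with $u=r$, it becomes $(u'\dots v\,u\dots r)$. In both cases $\deg v$ rises by one, $\deg u'$ drops by one and all other degrees are unchanged. Finally $u'$ is a lattice neighbor of $u$ different from $v=u-e$, so $u'_a\ge u_a=v_a+1$.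

(ii) An extension raises $b(V)$ by the number of occupied neighbors of $u$, which lies in $[1,2d]$, and adds one edge, so $J$ changes by an amount in $[0,2d-1]$. A retraction is the reverse operation. A merger changes $J$ by $-1$. A backbite changes neither $V$ nor $|E|$.

(iii) There are three names without a vector, and $u'-u\neq-e$ leaves $2d-1$ vectors. The vertex $v'$ is $v+e$ or $v+e+(u'-u)$. To recover $F$ from $F'$: delete $u$ and $vu$ (extension); add $v$ and $vu$ (retraction); delete $vu$ (merger); delete $vu$ and add $uu'$ (backbite).
\end{proof}

Let $H$ be an integer such that all vertices of $F$ have height at most $H$, and let $v\in\partial F$ have height less than $H$. To \emph{raise $v$ to level $H$} means to perform a move at $v$, then at $v'$, and so on, until the current endpoint (the \emph{active} one) has height $H$ or a merger occurs. A move at height less than $H$ adds no vertex above $H$. By Lemma~\ref{lem:move}(i), raising takes at most $H-v_a$ moves, it lowers the number of endpoints of height less than $H$ by at least one, and it creates no endpoint lower than $v$.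

When all vertices have height at most $H$ and $p\ne q$ are endpoints of height $H$, the \emph{link} from $p$ to $q$ is the path $p,\,p+e,\dots,q+e,\,q$ whose middle part runs in the empty hyperplane of height $H+1$ and adjusts the coordinates of $p+e$ to those of $q+e$ one after the other, monotonically. If the projections of $p$ and $q$ lie in a box $Q$ of $\ell^1$-diameter at most $D$, then the link has at most $D+1$ new vertices, all with projections in $Q$.

\begin{example}\label{ex:spiral}
Let $d=2$, $a=2$, and let $F$ be the spiral
\[
(1,1),(2,1),(2,2),(1,2),(0,2),(0,1),(0,0),(1,0),(2,0)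
\]
of Figure~\ref{fig:spiral}(a). It fills a $3\times3$ square, so $J=12-8=4$, and all four neighbors of its end $(1,1)$ are occupied. Take $H=2$. At $v=(1,1)$ we have $u=(1,2)$, which is reached along the path from $u'=(2,2)$: a backbite with symbol vector $e_1$, after which the active endpoint $(2,2)$ has height $H$. At $v=(2,0)$ we have $u=(2,1)$, now reached from $u'=(1,1)$: a backbite with vector $-e_1$. The active endpoint $(1,1)$ is joined to $(1,2)$, so a retraction follows, and $J$ drops to $8-7=1$. Both ends now have height $2$, and the link through $(1,3),(2,3)$ gives a polygon with $10$ edges and $J=11-10=1$. Whoever knows this polygon, the linked pair, the two starting vertices and the three symbols can undo the steps in reverse order and recover the spiral.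
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.72]
\begin{scope}
\draw[very thick] (1,1)--(2,1)--(2,2)--(0,2)--(0,0)--(2,0);
\draw[dotted,thick] (1,1)--(1,2) (1,1)--(0,1) (1,1)--(1,0) (2,1)--(2,0);
\fill (1,1) circle (4pt) (2,0) circle (4pt);
\node at (1,-0.7) {(a) $J=4$};
\end{scope}
\begin{scope}[xshift=3.4cm]
\draw[very thick] (2,2)--(2,1)--(1,1)--(1,2)--(0,2)--(0,0)--(2,0);
\draw[dotted,thick] (1,2)--(2,2) (1,1)--(0,1) (1,1)--(1,0) (2,1)--(2,0);
\fill (2,2) circle (4pt) (2,0) circle (4pt);
\node at (1,-0.7) {(b) $J=4$};
\end{scope}
\begin{scope}[xshift=6.8cm]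
\draw[very thick] (1,1)--(1,2)--(0,2)--(0,0)--(2,0)--(2,2);
\draw[dotted,thick] (1,2)--(2,2) (1,1)--(0,1) (1,1)--(1,0) (1,1)--(2,1);
\fill (1,1) circle (4pt) (2,2) circle (4pt);
\node at (1,-0.7) {(c) $J=4$};
\end{scope}
\begin{scope}[xshift=10.2cm]
\draw[very thick] (1,2)--(0,2)--(0,0)--(2,0)--(2,2);
\draw[dotted,thick] (1,2)--(2,2);
\fill (1,2) circle (4pt) (2,2) circle (4pt);
\node at (1,-0.7) {(d) $J=1$};
\end{scope}
\begin{scope}[xshift=13.6cm]
\draw[very thick] (1,2)--(0,2)--(0,0)--(2,0)--(2,3)--(1,3)--cycle;
\draw[dotted,thick] (1,2)--(2,2);
\node at (1,-0.7) {(e) $J=1$};
\end{scope}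
\end{tikzpicture}
\caption{A walk with a buried end is closed into a polygon. Dots mark endpoints and dotted lines mark contacts. Two backbites, (a) to (b) and (b) to (c), rewire the path without changing the occupied sites; a retraction deletes the center (d); a link through the empty row above closes the path (e).}\label{fig:spiral}
\end{figure}

\subsection{All endpoints near the top}

Let $k\ge1$ and $h\ge0$ be integers and $D\ge0$ real. A forest with maximal height $H$ is \emph{$(k,h,D)$-one-sided} if it has $k$ components, all its endpoints have height at least $H-h$, and the smallest box $Q$ containing the projections of its vertices of height at least $H-h$ has $\ell^1$-diameter at most $D$.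

\begin{lemma}\label{lem:one}
Let $M=2kh+2k^2+k(D+1)$. To each $(k,h,D)$-one-sided forest $F$ with $|V(F)|\ge M+2$ one can assign a polygon $P$ and a record $R$ such that:
\begin{itemize}
\item[(a)] $\big||V(P)|-|V(F)|\big|\le M$ and $|J(P)-J(F)|\le2dM$;
\item[(b)] the pair $(P,R)$ determines $F$;
\item[(c)] for every box $W$, all forests $F\subset W$ have $P\subset W^{+k}$, and their records take at most $\big(3N^2(M+1)\big)^{3k^2}(2d+2)^M$ values, where $N=|W^{+k}\cap\mathbb{Z}^d|$.
\end{itemize}
\end{lemma}

\begin{proof}
\emph{The procedure.} As long as some endpoint has height less than $H$, raise the lexicographically first one to level $H$. This takes at most $2k$ raisings of at most $h$ moves each, because all endpoints stay at height at least $H-h$. Now all endpoints have the top height. While there are at least two components, repeat the following round. Link the lexicographically first pair $p,q$ of endpoints in different components; the result is a forest with one component less, and its at most $2(k-1)$ endpoints are one unit below the new top height. Raise them, one after the other, to the new top height; each raising is a single move. There are at most $k-1$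 rounds. At the end there is one component, and its endpoints have the top height. At most $2kh+2(k-1)^2\le M$ moves were made and each deleted at most one vertex, so the component has at least two vertices and its endpoints are distinct. Linking them closes the path into a polygon $P$.

\emph{Location.} Every active endpoint and every linked endpoint has height at least $H-h$. We claim that every vertex of height at least $H-h$ has its projection in $Q$ at all times. This holds at the start; an extension adds a vertex with the projection of the active endpoint; a link adds vertices with projections in $Q$. Thus each link has at most $D+1$ new vertices. If $F\subset W$, then $Q$ lies in the projection of $W$, every added vertex is higher than some vertex of $F$, and the at most $k$ links raise the top height to at most $H+k$. So all vertices that ever occur lie in $W^{+k}$.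

(a) The moves change $|V|$ by at most $2kh+2k^2$ in total and the links by at most $k(D+1)$. A link with $s$ new vertices adds $s+1$ edges, while $b(V)$ grows by at least $s+1$ and at most $2ds$, since each new lattice edge contains a new vertex. So the link changes $J$ by an amount in $[0,2ds]$. With Lemma~\ref{lem:move}(ii), the total change of $J$ is at most $2d$ times the number of moves plus link vertices.

(b) The record lists the events in order: for a raising, the starting vertex and the word of symbols of its moves; for a link, the pair $p,q$. The starting vertex and the word determine all active endpoints of a raising, so its moves can be undone from last to first by Lemma~\ref{lem:move}(iii). The pair $p,q$ determines the link, which can be removed. Undoing the events in reverse order leads from $P$ to $F$.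

(c) There are at most $2k+2(k-1)^2+k=2k^2-k+2\le3k^2$ events. Pad the list with blank events to length $3k^2$. For each event there are $3$ kinds, at most $N^2$ choices of vertices and at most $M+1$ word lengths. Once these are fixed, the total number of symbols is fixed and is at most $M$.
\end{proof}

The hypothesis $|V(F)|\ge M+2$ is used only to keep the last two endpoints distinct. Without it a vertical rod with $h+1$ vertices would be retracted to its top vertex. (The spiral of Example~\ref{ex:spiral} has $M=9$ and $9$ vertices, but loses only one of them.)

\subsection{Endpoints at both ends of a tube}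

Lemma~\ref{lem:one} is useless for strands whose extent is comparable with their length, and no surgery of this kind can succeed there. Let $F$ be a vertical rod with $m$ vertices and let $P$ be a polygon whose vertex set is obtained by adding and deleting at most $M$ vertices. The heights on $P$ span at least $m-M-1$ units and a polygon crosses each unit at least twice, so $2(m-M-1)\le m+M$, that is, $M\ge(m-2)/3$. Two parallel rods, on the other hand, are closed by two short links. In general we take an even number of strands, pair off their lower ends near the bottom, and then apply Lemma~\ref{lem:one} at the top.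

One danger arises at the bottom. A backbite with an arbitrary choice of $u'$ can cut off a component with both ends at the bottom, and linking those two ends would close a cycle prematurely. We therefore choose $u'$ so that every component keeps an end at the top.

A forest with minimal and maximal heights $H_-$ and $H_+$ is \emph{$(k,h,D)$-two-sided} if $H_-+h<H_+-h$, it has $2k$ components, each component has one endpoint of height at most $H_-+h$ (\emph{lower}) and one of height at least $H_+-h$ (\emph{upper}), and the smallest boxes $Q_-$, $Q_+$ containing the projections of the vertices of height at most $H_-+h$, respectively at least $H_+-h$, have $\ell^1$-diameter at most $D$.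

\begin{lemma}\label{lem:two}
Let $M=4kh+4k^2+2k(D+1)$. To each $(k,h,D)$-two-sided forest $G$ with $|V(G)|\ge M+2$ one can assign a polygon $P$ and a record $R$ such that {\rm(a)} and {\rm(b)} of Lemma~\ref{lem:one} hold with this $M$, and for every box $W$, all forests $G\subset W$ have $P\subset W^{+2k}$ and their records take at most $\big(3N^2(M+1)\big)^{6k^2}(2d+2)^M$ values, where $N=|W^{+2k}\cap\mathbb{Z}^d|$.
\end{lemma}

\begin{proof}
Put $M_1=M/2=2kh+2k^2+k(D+1)$.

\emph{Downward moves.} During the first stage we maintain this invariant: the $2k$ upper endpoints of $G$ remain endpoints; every component has two distinct endpoints, at least one of which is upper; all other endpoints, still called lower, have height at most $H_-+h$. Let $v$ be a lower endpoint, $(v\dots r)$ its component, with $r$ upper, and $u=v-e$. A vertex that is not higher than $u$ has height less than $H_-+h<H_+-h$, so it is not an upper endpoint. We call such a vertex \emph{deep}; this is where the hypothesis $H_-+h<H_+-h$ enters. The downward move at $v$ is defined as follows.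
\begin{itemize}
\item If $u\notin V$, extend: the component becomes $(u\,v\dots r)$, and $v'=u$.
\item If $vu\in E$, retract: the component becomes $(u\dots r)$, where $u\ne r$ since $u$ is deep, and $v'=u$.
\item If $u\in V$ and $vu\notin E$, backbite: add $vu$, delete $uu'$ and put $v'=u'$, where $u'$ is chosen as follows. If $u$ lies in the component of $v$, let $u'$ be its neighbor on the path from $v$ to $u$; then $(v\dots u'u\dots r)$ becomes $(u'\dots v\,u\dots r)$. If $u$ lies in another component, let $r'$ be its lexicographically first upper endpoint. Since $u$ is deep, $u\neq r'$; let $u'$ be the vertex after $u$ on the path to $r'$. The component is $(x\dots u\,u'\dots r')$, possibly with $x=u$, and we obtain $(x\dots u\,v\dots r)$ and $(u'\dots r')$.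
\end{itemize}
In a backbite $u'\ne v=u+e$, so $u'$ is deep, and in particular $u'\ne r,r'$. Thus in every case the invariant and the number of components are preserved, the lower endpoint $v$ is replaced by the lower endpoint $v'$ with $v'_a\le v_a-1$, and no other endpoint changes. Parts (ii) and (iii) of Lemma~\ref{lem:move} hold for these moves by the same arguments, with $e$ replaced by $-e$.

\emph{First stage.} Lower each of the $2k$ lower endpoints to level $H_-$, with at most $h$ moves each. By the invariant, distinct lower endpoints lie in different components. Link the lexicographically first two of them through the empty hyperplane below. This produces a component with two upper endpoints, so the invariant holds, with two lower endpoints and one component less. Lower each remaining lower endpoint by one move to the new bottom level, and repeat. Since the number of lower endpoints is even, after $k$ links none is left, and we have a forest $G'$ with $k$ components whose endpoints are the upper endpoints of $G$.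

This stage consists of at most $2k+k(k-1)$ lowerings and $k$ links, hence at most $k^2+2k\le3k^2$ events, with at most $2kh+k(k-1)$ moves. The induction in the proof of Lemma~\ref{lem:one}, with $Q_-$ in place of $Q$, shows that each link has at most $D+1$ new vertices and that $G'\subset W^{+k}$. So $|V|$ changes by at most $M_1$, $J$ changes by at most $2dM_1$, and a record $R_-$ of the same form as before, with at most $(3N^2(M+1))^{3k^2}(2d+2)^{M_1}$ values, recovers $G$ from $G'$.

\emph{Second stage.} No vertex of height greater than $H_-+h$ was added or deleted. Hence $G'$ has maximal height $H_+$ and the same vertices of height at least $H_+-h$ as $G$, so $G'$ is $(k,h,D)$-one-sided, and $|V(G')|\ge M+2-M_1=M_1+2$. Lemma~\ref{lem:one}, applied to $G'\subset W^{+k}$, gives $P\subset W^{+2k}$ and a record $R_+$. Put $R=(R_-,R_+)$; the changes in $|V|$ and $J$ add and the numbers of records multiply.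
\end{proof}

\subsection{The cost of closing}

In the application $k$ is fixed while all lengths are of order $n$. Then the starting vertices in the record cost only a power of $n$, and the exponential cost is governed by $M/n$. Put
\[
c_0=\log(2d+2)+2d|\gamma|+|f| .
\]

\begin{corollary}\label{cor:cost}
Fix $k\ge1$, $L_0>0$ and $0\le\beta<\theta$. For each large $n$ let $\mathcal{G}_n$ be a set of forests with $m_n$ vertices each, contained in one box with sides at most $L_0n$. Suppose that for each $n$ all members of $\mathcal{G}_n$ are $(k,h_n,D_n)$-one-sided, or for each $n$ all are $(k,h_n,D_n)$-two-sided, and let $M_n$ be the corresponding number in Lemma~\ref{lem:one} or~\ref{lem:two}. If $m_n/n\to\theta$ and $\limsup M_n/n\le\beta$, then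
\[
\limsup_{n\to\infty}\frac1n\log\sum_{F\in\mathcal{G}_n}e^{\gamma J(F)}\le f\theta+c_0\beta .
\]
\end{corollary}

\begin{proof}
Since $\beta<\theta$, we have $m_n\ge M_n+2$ for large $n$, so the lemma applies. The enlarged box has $N_n=O(n^d)$ lattice points, so each translation class of polygons has at most $N_n$ representatives in it. By (a), $e^{\gamma J(F)}\le e^{2d|\gamma|M_n}e^{\gamma J(P)}$; by (b), the map $F\mapsto(P,R)$ is injective. With the bound on the number of records and Proposition~\ref{prop:sap},
\[
\sum_{F\in\mathcal{G}_n}e^{\gamma J(F)}\le N_n\big(3N_n^2(M_n+1)\big)^{6k^2}\big((2d+2)e^{2d|\gamma|}\big)^{M_n}\sum_{|\ell-m_n|\le M_n}C_0e^{f\ell},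
\]
and the last sum is at most $(2M_n+1)C_0e^{fm_n+|f|M_n}$. As $M_n=O(n)$ and $k$ is fixed, all factors other than $e^{fm_n+c_0M_n}$ are bounded by a power of $n$.
\end{proof}

\begin{example}\label{ex:compact}
Let $(4+2d)\rho<1$. An $n$-step walk contained in $[-\rho n,\rho n]^d$ is a $(1,\lceil2\rho n\rceil,2d\rho n)$-one-sided forest, so $M_n/n\to(4+2d)\rho$ and $m_n/n\to1$. The total weight of these walks therefore has growth rate at most $f+(4+2d)c_0\rho$. This is the upper bound of Theorem~\ref{thm:main} for walks of diameter $o(n)$. The remaining sections reduce the general case to finitely many applications of Corollary~\ref{cor:cost}.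
\end{example}

\section{Clusters of a Lipschitz curve}\label{sec:curve}

Let $\varphi:[0,1]\to\mathbb{R}^d$ be $1$-Lipschitz. It is differentiable almost everywhere with $|\varphi'|\le1$. Define Borel measures on $\mathbb{R}^d$ by
\[
\mu(A)=|\varphi^{-1}(A)|,\qquad \nu(A)=\int_{\varphi^{-1}(A)}|\varphi'(t)|\,dt ,
\]
the time spent and the length traveled in $A$. A walk that follows $n\varphi$ has about $\mu(B)n$ vertices in $nB$. If it passes through a ball of radius $r$ in $k$ strands, Lemma~\ref{lem:one} costs order $krn$ moves, which is negligible when $kr\ll\mu(B)$. This fails at a point that the curve passes with nonzero speed $|v|$, because a passage lasts only about $2r/|v|$. There, however, the strands are almost straight, their ends lie within $\eta r$ of two opposite points, and Lemma~\ref{lem:two} costs only order $k\eta rn$. The next definition records these two favorable situations. Fix $0<\eta\le 1/(1000d^2)$.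

\begin{definition}\label{def:cluster}
A \emph{cluster} is a ball $B=B(x,r)$ with $\mu(B)>0$, together with disjoint nondegenerate closed intervals $I_1,\dots,I_k\subset[0,1]$, $k\ge1$, such that $\varphi(I_i)\subset B$ for all $i$, $\sum_i|I_i|\ge(1-2\eta)\mu(B)$, and one of the following holds.
\begin{itemize}
\item \emph{Slow:} $kr\le\eta\,\mu(B)$.
\item \emph{Straight:} $kr\le\mu(B)$, and there is a unit vector $\tau$ such that, with $\rho=(1-\eta)r$ and $S$ the segment from $x-\rho\tau$ to $x+\rho\tau$, we have $\operatorname{dist}(\varphi(t),S)\le\eta r$ for $t\in\bigcup_iI_i$, and for each $i$ one end of $I_i$ is mapped within $\eta r$ of $x-\rho\tau$ and the other within $\eta r$ of $x+\rho\tau$.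
\end{itemize}
\end{definition}

For the hairpin $\varphi(t)=\min(t,1-t)\,e_1$, a small ball centered at $se_1$, $0<s<\frac12$, is a straight cluster with $k=2$, $\tau=e_1$ and intervals of radius $\rho$ around $s$ and $1-s$. The two strands, which may touch along their whole length, are kept in the same cluster, and their mutual contacts are carried over to the polygon.

\begin{lemma}\label{lem:clusters}
There are finitely many clusters whose balls $B_l$ are pairwise disjoint and satisfy $\sum_l\mu(B_l)\ge1-\eta$.
\end{lemma}

The proof uses the one-dimensional Hausdorff measure $\mathcal{H}^1$. It equals Lebesgue measure on $\mathbb{R}$, it satisfies $\mathcal{H}^1(\psi(A))\le|A|$ for $1$-Lipschitz $\psi$ and $A\subset[0,1]$, and every $\mathcal{H}^1$-null set is contained in a Borel $\mathcal{H}^1$-null set. We also use three theorems. (A Radon measure on $\mathbb{R}^d$ is a Borel regular measure that is finite on compact sets; $\mu$, $\nu$ and Lebesgue measure $\mathcal{L}^d$ are examples.)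
\begin{itemize}
\item \emph{Area formula} \cite[3.2.3]{Federer}. For Lipschitz $\psi:[0,1]\to\mathbb{R}^p$ and measurable $A\subset[0,1]$,
$\int_A|\psi'|\,dt=\int\#\big(A\cap\psi^{-1}(y)\big)\,d\mathcal{H}^1(y)$.
\item \emph{Differentiation of measures} \cite[Theorem~2.12]{Mattila}. For Radon measures $\mu,\lambda$ on $\mathbb{R}^d$, the limit $D_\mu\lambda(x)=\lim_{r\to0}\lambda(B(x,r))/\mu(B(x,r))$ exists and is finite for $\mu$-almost every $x$, and $\int_AD_\mu\lambda\,d\mu\le\lambda(A)$ for Borel $A$.
\item \emph{Vitali's covering theorem} \cite[Theorem~2.8]{Mattila}. If every point of $A$ is the center of arbitrarily small closed balls of a family, then countably many disjoint balls of the family cover $\mu$-almost all of $A$.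
\end{itemize}

\begin{proof}[Proof of Lemma~\ref{lem:clusters}]
If $\varphi$ is constant, $B(\varphi(0),\eta)$ with $I_1=[0,1]$ is a slow cluster with $\mu(B)=1$. Let $\varphi$ be nonconstant. By continuity, $\mu(B(x,r))>0$ for all $x\in\varphi([0,1])$ and $r>0$. We show that for almost every $t$ the point $\varphi(t)$ is the center of arbitrarily small clusters.

\emph{Step 1: two kinds of times.} Let $\Delta$ be the null set consisting of $0$, $1$ and the times where $\varphi$ is not differentiable, and let $T_0=\{t\notin\Delta:\varphi'(t)=0\}$. A point $x$ can be the center of small straight clusters only if its visits are few and parallel, so we discard the set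
\[
\mathcal{E}=\varphi(\Delta)\cup\varphi(T_0)\cup\{x:\#\varphi^{-1}(x)=\infty\}\cup X,
\]
where $X$ is the set of transversal crossings, that is, of points $\varphi(s)=\varphi(t)$ with $s,t\notin\Delta$ and $\varphi'(s),\varphi'(t)$ linearly independent. We claim $\mathcal{H}^1(\mathcal{E})=0$. The set $\varphi(\Delta)$ is the Lipschitz image of a null set. The area formula with $A=T_0$ gives $\mathcal{H}^1(\varphi(T_0))\le\int_{T_0}|\varphi'|\,dt=0$, and with $A=[0,1]$ it gives $\int\#\varphi^{-1}\,d\mathcal{H}^1\le1$, so $\#\varphi^{-1}$ is finite $\mathcal{H}^1$-almost everywhere. Finally $X$ is countable. Near a pair $(s_0,t_0)$ as in its definition,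
\[
\varphi(s)-\varphi(t)=\varphi'(s_0)(s-s_0)-\varphi'(t_0)(t-t_0)+o(|s-s_0|+|t-t_0|),
\]
and by linear independence the linear part has norm at least $c(|s-s_0|+|t-t_0|)$ with $c>0$. So $\varphi(s)\ne\varphi(t)$ for all other pairs close to $(s_0,t_0)$. A subset of $[0,1]^2$ all of whose points are isolated is countable.

Let $\mathcal{N}\supset\mathcal{E}$ be a Borel $\mathcal{H}^1$-null set. By the area formula, $\int_{\varphi^{-1}(\mathcal{N})}|\varphi'|\,dt=\int_{\mathcal{N}}\#\varphi^{-1}\,d\mathcal{H}^1=0$, so $\varphi'=0$ almost everywhere on $\varphi^{-1}(\mathcal{N})$. Hence almost every $t$ satisfies $\varphi(t)\notin\mathcal{E}$ or $t\in T_0$.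

\emph{Step 2: straight clusters at $x=\varphi(t)\notin\mathcal{E}$.} Here $\varphi^{-1}(x)=\{t_1,\dots,t_k\}\subset(0,1)$, and the vectors $v_i=\varphi'(t_i)$ exist, satisfy $0<|v_i|\le1$ and are all parallel to one unit vector $\tau$. Choose $\kappa>0$ such that the intervals $[t_i-\kappa,t_i+\kappa]\subset(0,1)$ are disjoint and
\begin{equation}\label{eq:linear}
|\varphi(t)-x-v_i(t-t_i)|\le\eta|v_i||t-t_i|\qquad\text{for }|t-t_i|\le\kappa .
\end{equation}
The image of the compact set $[0,1]\setminus\bigcup_i(t_i-\kappa,t_i+\kappa)$ has positive distance from $x$. So for all small $r$ the ball $B=B(x,r)$ has $\varphi^{-1}(B)\subset\bigcup_i(t_i-\kappa,t_i+\kappa)$, and $r/|v_i|<\kappa$ for all $i$. Let $I_i=\{t:|t-t_i|\le\rho/|v_i|\}$ with $\rho=(1-\eta)r$. By \eqref{eq:linear}, $|\varphi(t)-x|\le(1+\eta)\rho\le r$ on $I_i$. Conversely, if $\varphi(t)\in B$ and $|t-t_i|<\kappa$, then $(1-\eta)|v_i||t-t_i|\le r$. Therefore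
\[
\mu(B)\le\sum_i\frac{2r}{(1-\eta)|v_i|}=\frac{\sum_i|I_i|}{(1-\eta)^2},\qquad
\mu(B)\ge\sum_i|I_i|\ge2(1-\eta)kr\ge kr ,
\]
and the first inequality gives $\sum_i|I_i|\ge(1-2\eta)\mu(B)$. For $t\in I_i$ the point $x+v_i(t-t_i)$ lies in $S$, equals $x-\rho\tau$ at one end of $I_i$ and $x+\rho\tau$ at the other, and is within $\eta\rho\le\eta r$ of $\varphi(t)$ by \eqref{eq:linear}. So $B$ is a straight cluster for all small $r$.

\emph{Step 3: slow clusters at most points of $\varphi(T_0)$.} Such a point may be visited infinitely often, so the number of strands has to be bounded indirectly: each passage through an annulus uses length, and little length is available. Let $T_1\subset T_0$ be a countable union of compact sets with $|T_0\setminus T_1|=0$, and let $A=\varphi(T_1)$, which is a countable union of compact sets and hence Borel. Since $\mathcal{H}^1(A)=0$, the area formula gives $\nu(A)=0$, so $\int_AD_\mu\nu\,d\mu=0$ and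
\begin{equation}\label{eq:slow}
D_\mu\nu(x)=0\qquad\text{for $\mu$-almost every }x\in A .
\end{equation}
To compare the annulus with the ball we need a doubling property: for $\mu$-almost every $x$,
\begin{equation}\label{eq:doubling}
\mu(B(x,2r))\le2^{d+1}\mu(B(x,r))\qquad\text{for arbitrarily small }r=2^{-j}.
\end{equation}
If \eqref{eq:doubling} fails at $x$, then $\mu(B(x,2^{-j}))=O(2^{-(d+1)j})$, so $\mathcal{L}^d(B(x,2^{-j}))/\mu(B(x,2^{-j}))\to\infty$. Since $D_\mu\mathcal{L}^d$ is finite $\mu$-almost everywhere, this happens only on a $\mu$-null set.

Let $x\in A$ satisfy \eqref{eq:slow} and \eqref{eq:doubling}. Take $r$ as in \eqref{eq:doubling}, so small that $\nu(B(x,2r))\le2^{-d-3}\eta\,\mu(B(x,2r))$ and that $\varphi$ takes a value outside $B(x,2r)$. Let $g(t)=|\varphi(t)-x|$, a Lipschitz function with $|g'|\le|\varphi'|$ almost everywhere, and let $q(s)=\#g^{-1}(s)$. Since $g$ takes the value $0$ and a value above $2r$, we have $q(s)\ge1$ for $r<s<2r$. The area formula for $g$ with the set $\{r<g<2r\}$ gives $\int_r^{2r}q(s)\,ds\le\nu(B(x,2r))$, so some $s\in(r,2r)$ has $1\le q(s)\le\nu(B(x,2r))/r$. The components of the closed set $\{g\le s\}=\varphi^{-1}(B(x,s))$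 are closed intervals or points, and the left end of each is $0$ or a point of $g^{-1}(s)$. So there are at most $q(s)+1\le2q(s)$ components. Let $I_1,\dots,I_k$ be the nondegenerate ones. Their total length is $\mu(B(x,s))>0$, and
\[
ks\le2q(s)\cdot2r\le4\nu(B(x,2r))\le2^{-d-1}\eta\,\mu(B(x,2r))\le\eta\,\mu(B(x,r))\le\eta\,\mu(B(x,s)).
\]
Thus $B(x,s)$ is a slow cluster, and $s<2r$ is arbitrarily small.

\emph{Step 4: selection.} The preimage under $\varphi$ of a $\mu$-null set is Lebesgue null. By Steps 1--3, for almost every $t$ the point $\varphi(t)$ is the center of arbitrarily small clusters. Let $T$ be a countable union of compact sets of such times with $|T|=1$. Then $\varphi(T)$ is Borel and $\mu(\varphi(T))=1$. Vitali's theorem yields countably many disjoint balls of clusters with total $\mu$-measure $1$, and finitely many of them have total measure at least $1-\eta$.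
\end{proof}

\section{Walks near a fixed curve}\label{sec:near}

For an $n$-step walk $w$ let $\varphi_w:[0,1]\to\mathbb{R}^d$ be the piecewise linear curve with $\varphi_w(i/n)=w_i/n$. It is $1$-Lipschitz and $\varphi_w(0)=0$. For a curve $\varphi$ and $\delta>0$ let $Z_n(\varphi,\delta)$ be the sum of $e^{\gamma J(w)}$ over all $n$-step walks with $\|\varphi_w-\varphi\|_\infty<\delta$.

\begin{proposition}\label{prop:local}
For every $1$-Lipschitz $\varphi:[0,1]\to\mathbb{R}^d$ with $\varphi(0)=0$ and every $\varepsilon>0$ there is $\delta>0$ such that $\limsup_n\frac1n\log Z_n(\varphi,\delta)\le f+\varepsilon$.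
\end{proposition}

\begin{proof}
Fix $\eta\le1/(1000d^2)$ and take the clusters of Lemma~\ref{lem:clusters}: balls $B_l=B(x_l,r_l)$ with intervals $I_{l,j}$, $1\le j\le k_l$. Let $\theta_l=\sum_j|I_{l,j}|$ and $K=\sum_lk_l$. All $K$ intervals are pairwise disjoint, within a cluster by definition and across clusters because the balls are disjoint. Hence
\begin{equation}\label{eq:theta}
1\ge\sum_l\theta_l\ge(1-2\eta)(1-\eta)\ge1-3\eta .
\end{equation}
Disjoint closed balls have positive distance. Choose $\delta>0$ with $\delta\le\eta r_l$ for all $l$ and $\delta\le\frac14\operatorname{dist}(B_l,B_{l'})$ for all $l\ne l'$. The first condition keeps the walk inside the tubes and the second keeps the clusters apart. From now on everything except $n$ is fixed, and $n$ is large.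

\emph{Step 1: decoupling.} An \emph{admissible family} for cluster $l$ is an assignment $i\mapsto y_i$ of distinct lattice points to the times $i\in\mathbb{Z}\cap\bigcup_jnI_{l,j}$ such that $|y_i-n\varphi(i/n)|<\delta n$, and $|y_{i+1}-y_i|=1$ whenever $i$ and $i+1$ lie in the same $nI_{l,j}$. It defines a forest with $k_l$ components, the \emph{strands}. Let $\mathcal{G}_{l,n}$ be the set of forests that arise in this way and $Y_{l,n}=\sum_{F\in\mathcal{G}_{l,n}}e^{\gamma J(F)}$. A forest arises from at most $k_l!\,2^{k_l}$ families, one for each way to match components with intervals and orient them. An interval $nI$ contains between $n|I|-1$ and $n|I|+1$ integers, so all $F\in\mathcal{G}_{l,n}$ have the same number $m_{l,n}$ of vertices, and $m_{l,n}/n\to\theta_l$.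

Let $w$ be a walk with $\|\varphi_w-\varphi\|_\infty<\delta$. Its restriction to the times of cluster $l$ is an admissible family, with forest $F_l$. Call a time $i\in\{0,\dots,n\}$, and the vertex $w_i$, \emph{leftover} if $i$ lies in no $nI_{l,j}$. The number $L_n$ of leftover times does not depend on $w$, and $L_n\le n+1-\sum_l(n\theta_l-k_l)\le3\eta n+K+1$ by \eqref{eq:theta}.

The vertices of $F_l$ are within $\delta n$ of $nB_l$, so $F_l$ and $F_{l'}$ are at distance at least $\frac n2\operatorname{dist}(B_l,B_{l'})>1$. Hence $b(V(w))-\sum_lb(V(F_l))$ is the number of lattice edges within $V(w)$ that contain a leftover vertex. For large $n$ two different intervals $nI_{l,j}$ are at distance greater than $1$, so a step of $w$ is an edge of some $F_l$ exactly when neither of its ends is leftover. Hence $n-\sum_l|E(F_l)|$ is the number of steps that contain a leftover vertex. Subtracting, $J(w)-\sum_lJ(F_l)$ is the number of contacts of $w$ that contain a leftover vertex, so it lies in $[0,2dL_n]$. Finally, $w$ is reconstructed, in increasing order of time, from the admissible families, from $w_0=0$ and from the steps $w_i-w_{i-1}$ at the leftover times $i\ge1$. Therefore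
\begin{equation}\label{eq:decouple}
Z_n(\varphi,\delta)\le\big(2d\,e^{2d|\gamma|}\big)^{3\eta n+K+1}\prod_lk_l!\,2^{k_l}\,Y_{l,n}.
\end{equation}
We shall prove that for each cluster
\begin{equation}\label{eq:claim}
\limsup_{n}\frac1n\log Y_{l,n}\le f\theta_l+50\,d^{3/2}c_0\,\eta\,\mu(B_l).
\end{equation}
Fix $l$ and drop it from the notation. Since $\delta\le r$, every $F\in\mathcal{G}_n$ lies in $B(nx,2rn)$.

\emph{Step 2: slow clusters.} Each coordinate varies by at most $4rn$ on $F$, so for $a=1$ every $F\in\mathcal{G}_n$ is $(k,h_n,D_n)$-one-sided with $h_n=\lceil4rn\rceil$ and $D_n=4drn$. Then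
\[
M_n/n\to(8+4d)kr\le8d\,\eta\,\mu(B)=:\beta ,
\]
and $\beta<(1-2\eta)\mu(B)\le\theta$. Corollary~\ref{cor:cost} gives the bound $f\theta+8d\,c_0\eta\,\mu(B)$, which implies \eqref{eq:claim}.

\emph{Step 3: straight clusters.} The number $k$ may be odd, so we bound $Y_n^2$ by placing two members of $\mathcal{G}_n$ side by side. Let $a$ be a coordinate for which $|\tau_a|$ is maximal. Replacing $\tau$ by $-\tau$ if necessary, $\tau_a\ge d^{-1/2}$. Fix a coordinate $a'\ne a$, which exists since $d\ge2$; from $\tau_{a'}^2\le\tau_a^2$ and $\tau_{a'}^2+\tau_a^2\le1$ we get $\tau_{a'}^2\le\frac12$. Put $\zeta=\eta rn$, $z^\pm=n(x\pm\rho\tau)$ and $A_\pm=z^\pm_a$, and assume $\zeta\ge2$.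

Let $F\in\mathcal{G}_n$. Since $\delta n\le\zeta$, every vertex of $F$ is within $2\zeta$ of $nS$. The first and last integers of $nI_j$ are distinct and within $1$ of the ends of $nI_j$, and $t\mapsto n\varphi(t/n)$ is $1$-Lipschitz. So each strand has one endpoint within $2\zeta+1$ of $z^-$ and the other within $2\zeta+1$ of $z^+$.

For $F,F'\in\mathcal{G}_n$ let $G=F\cup(F'+Te_{a'})$ with $T=\lceil8\zeta\rceil\le9\zeta$. The parallel lines $nx+\mathbb{R}\tau$ and $nx+Te_{a'}+\mathbb{R}\tau$ are at distance $T(1-\tau_{a'}^2)^{1/2}\ge8\zeta/\sqrt2>5\zeta$. So $F$ and $F'+Te_{a'}$ are at distance greater than $5\zeta-4\zeta>1$, and $G$ is a forest with $2k$ components, $2m_n$ vertices and $J(G)=J(F)+J(F')$, contained in $B(nx,3rn)$. The vertices of $F'+Te_{a'}$ are farther than $3\zeta$ from the first line, so $F$ is the part of $G$ within $2\zeta$ of that line and $G$ determines $(F,F')$. Thus $Y_n^2=\sum_Ge^{\gamma J(G)}$, the sum running over all such $G$.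

We check that each $G$ is $(k,h_n,D_n)$-two-sided for the coordinate $a$, with $h_n=\lceil4\zeta\rceil+1\le5\zeta$ and $D_n=42\,d^{3/2}\zeta$. The shift by $Te_{a'}$ does not change heights, and heights on $nS$ range over $[A_-,A_+]$. Hence
\[
A_--2\zeta\le H_-\le A_-+2\zeta+1,\qquad A_+-2\zeta-1\le H_+\le A_++2\zeta .
\]
\emph{Endpoints.} Each component has an endpoint of height at most $A_-+2\zeta+1\le H_-+4\zeta+1\le H_-+h_n$, and one of height at least $A_+-2\zeta-1\ge H_+-4\zeta-1\ge H_+-h_n$.
\emph{Separation.} We have $H_-+h_n\le A_-+8\zeta$ and $H_+-h_n\ge A_+-8\zeta$, while $A_+-A_-=2\rho n\tau_a\ge rn/\sqrt d>16\zeta$ by the choice of $\eta$.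
\emph{Boxes.} Let $y\in V(G)$ have height at most $H_-+h_n$. Then $y$ or $y-Te_{a'}$ is within $2\zeta$ of a point $z^-+\lambda\tau$ with $\lambda\ge0$, whose height $A_-+\lambda\tau_a$ is at most $y_a+2\zeta\le A_-+10\zeta$. So $\lambda\le10\sqrt d\,\zeta$ and $|y-z^-|\le10\sqrt d\,\zeta+2\zeta+9\zeta\le21\sqrt d\,\zeta$. Each side of $Q_-$ is therefore at most $42\sqrt d\,\zeta$, and its $\ell^1$-diameter is at most $D_n$. Exchanging the roles of $z^-$ and $z^+$ and of $\tau$ and $-\tau$ gives the same bound for $Q_+$.

For $M_n=4kh_n+4k^2+2k(D_n+1)$ we obtain, using $kr\le\mu(B)$,
\[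
M_n/n\to(16+84\,d^{3/2})\,\eta kr\le100\,d^{3/2}\eta\,\mu(B)=:\beta ,
\]
and $\beta\le\mu(B)/10<2\theta=\lim2m_n/n$. Corollary~\ref{cor:cost} gives $\limsup\frac1n\log Y_n^2\le2f\theta+100\,d^{3/2}c_0\eta\,\mu(B)$, which is \eqref{eq:claim}.

\emph{Step 4: conclusion.} By \eqref{eq:theta}, $f\sum_l\theta_l\le f+3\eta|f|$, and $\sum_l\mu(B_l)\le1$. The number of clusters does not depend on $n$, so \eqref{eq:decouple} and \eqref{eq:claim} give
\[
\limsup_n\frac1n\log Z_n(\varphi,\delta)\le f+\eta\Big(3|f|+3\log\big(2d\,e^{2d|\gamma|}\big)+50\,d^{3/2}c_0\Big).
\]
The bracket depends only on $d$ and $\gamma$. Choosing $\eta$ so small at the start that the error is at most $\varepsilon$ completes the proof.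
\end{proof}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proof}

The clusters, their number of strands and the radius $\delta$ all depend on $\varphi$, without any uniform bound. Compactness makes this harmless.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Fix $\gamma$. The polygon limit $f$ exists and is finite by Proposition~\ref{prop:sap}, and $\liminf\frac1n\log Z_n^{\mathrm{SAW}}\ge f$ by Lemma~\ref{lem:lower}. Let $\Phi$ be the set of $1$-Lipschitz curves $\varphi:[0,1]\to\mathbb{R}^d$ with $\varphi(0)=0$. It is closed, uniformly bounded and equicontinuous, hence compact in the supremum norm by the Arzel\`a--Ascoli theorem, and it contains $\varphi_w$ for every walk $w$ of every length. Let $\varepsilon>0$. The open balls with centers $\varphi\in\Phi$ and radii $\delta(\varphi,\varepsilon)$ from Proposition~\ref{prop:local} cover $\Phi$, so finitely many of them do, say those with centers $\varphi_1,\dots,\varphi_s$ and radii $\delta_1,\dots,\delta_s$. Then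
\[
Z_n^{\mathrm{SAW}}\le\sum_{j=1}^sZ_n(\varphi_j,\delta_j)\le s\max_jZ_n(\varphi_j,\delta_j),
\]
with $s$ independent of $n$. So $\limsup\frac1n\log Z_n^{\mathrm{SAW}}\le f+\varepsilon$ for every $\varepsilon>0$, and $f^{\mathrm{SAW}}(\gamma)$ exists and equals $f$.

Now let $\gamma$ vary, and let $g_n(\gamma)=\frac1n\log Z_n(\gamma)$ for walks or for polygons. Differentiating the finite sum, $g_n'(\gamma)=\frac1n\langle J\rangle_{n,\gamma}$, and $g_n''(\gamma)$ is $\frac1n$ times the variance of $J$. So $g_n$ is convex, and its pointwise limit $f$ is convex. Since $0\le J\le d(n+1)$, we have $0\le g_n'\le2d$; a pointwise convergent sequence of $2d$-Lipschitz functions converges uniformly on bounded intervals, as one sees by comparing with the values on a finite grid. Finally, convexity gives for $t>0$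
\[
\frac{g_n(\gamma)-g_n(\gamma-t)}{t}\le g_n'(\gamma)\le\frac{g_n(\gamma+t)-g_n(\gamma)}{t}.
\]
Letting $n\to\infty$ and then $t\to0$ shows that $g_n'(\gamma)\to f'(\gamma)$ whenever $f$ is differentiable at $\gamma$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{Federer} Federer, \emph{Geometric Measure Theory}.
\bibitem{Mattila} Mattila, \emph{Geometry of Sets and Measures in Euclidean Spaces}.
\end{thebibliography}
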